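# Free algebras on uncountable sets are affine complete

**Theorem 1.** Let $\mathcal V$ be a variety with a nontrivial member and let $X$ be an uncountable set. Then the free algebra $F_{\mathcal V}(X)$ is nontrivial and affine complete.

The theorem answers a question that can be put in plain words. Call an algebra affine complete if the only functions that respect all its congruences are the obvious ones, the polynomial functions. Is there a variety, containing at least one algebra with more than one element, in which no algebra with more than one element is affine complete? Theorem 1 says no: whatever the operations and whatever the identities, free algebras on uncountable sets are affine complete. Since $|F_{\mathcal V}(X)|\ge |X|$, and $X$ can be taken as large as we like, every such variety even contains a proper class of pairwise nonisomorphic nontrivial affine complete algebras.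

We shall also prove three companions of Theorem 1: a description of compatible functions when $X$ is merely infinite (Theorem 2), the fact that "uncountable" cannot be weakened (Theorem 3), and the fact that every nontrivial algebra of $\mathcal V$ is a retract of an affine complete one in $\mathcal V$ (Theorem 4).

## Congruences, compatible functions, polynomial functions

We work in ZFC. A language is any set of finitary operation symbols; nullary symbols (constants) are allowed. Algebras are nonempty, and nontrivial means having more than one element. A variety is the class of all algebras in a given language that satisfy a given set of identities.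

**Definition (compatible function).** Let $\mathbf A$ be an algebra with underlying set $A$. A function $f:A^n\to A$ is *compatible* if for every congruence $\theta$ of $\mathbf A$ the following holds: whenever $a_i\equiv_\theta b_i$ for $i=1,\dots,n$, then $f(a_1,\dots,a_n)\equiv_\theta f(b_1,\dots,b_n)$.

For the ring $\mathbb Z$ the congruences are the congruences modulo $m$, for $m\ge 0$. So $f:\mathbb Z\to\mathbb Z$ is compatible exactly when $a-b$ divides $f(a)-f(b)$ for all $a,b$. The function $y\mapsto y(y-1)/2$ is not compatible: $0\equiv 2\pmod 2$, but its values there are $0$ and $1$.

**Definition (polynomial function).** A *polynomial function* of $\mathbf A$ is a function obtained from a term operation by substituting constants from $A$ for some of the variables. The substituted constants are its *parameters*.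

For a commutative ring $D$ with $1$, the unary polynomial functions are exactly the functions $y\mapsto p(y)$ with $p\in D[y]$. For a real vector space, the unary ones are the maps $y\mapsto \lambda y+c$. For a set with no operations, the only terms are variables, so polynomial functions are projections and constants.

Every polynomial function is compatible, because term operations preserve congruences and each parameter is congruent to itself.

**Definition (affine complete).** $\mathbf A$ is *affine complete* if every compatible function on $\mathbf A$, of every finite arity, is a polynomial function.

A nullary function is a constant, hence polynomial. So we consider only arities $n\ge1$.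

## Free algebras, supports, and substitution

Let $\mathcal V$ have a nontrivial member, and write $F=F_{\mathcal V}(X)$. It is generated by the image of $X$, and every map from $X$ to an algebra of $\mathcal V$ extends uniquely to a homomorphism. Distinct $x,y\in X$ have distinct images in $F$: map them to two different elements of a nontrivial $\mathbf A\in\mathcal V$ and extend. So we may regard $X$ as a subset of $F$. In particular, $F$ is nontrivial as soon as $|X|\ge2$, and every map $X\to F$ extends uniquely to an endomorphism of $F$.

**Supports.** For each $e\in F$ fix a finite set $\operatorname{supp}(e)\subseteq X$ such that $e$ is the value of some term at elements of $\operatorname{supp}(e)$. For $x\in X$ choose $\operatorname{supp}(x)=\{x\}$. No minimality is asked for. In $\mathbb Z[x_1,x_2,\dots]$ the element $x_1x_2+3$ may have support $\{x_1,x_2\}$, but $\{x_1,x_2,x_7\}$ would also do. In general there need not be a smallest choice. Take one unary operation $g$ with the identity $g(x)\approx g(y)$. Then $F$ is $X$ together with one further element $e$, and $g$ has constant value $e$. Here $\{x_1\}$ and $\{x_2\}$ are both admissible supports of $e$, while their intersection is not, since the language has no constants.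

We shall use two facts about an endomorphism $\rho$ of $F$. First, if $e=s(x_1,\dots,x_r)$ for a term $s$ and $x_1,\dots,x_r\in\operatorname{supp}(e)$, then $\rho(e)=s(\rho(x_1),\dots,\rho(x_r))$. Therefore

$$\text{if } \rho \text{ fixes every element of } \operatorname{supp}(e), \text{ then } \rho(e)=e. \tag{1}$$

Second, $\ker\rho=\{(u,v):\rho(u)=\rho(v)\}$ is a congruence. So for a compatible $f:F^n\to F$ and $a,b\in F^n$,

$$\text{if } \rho(a_k)=\rho(b_k)\text{ for all } k\le n,\ \text{ then } \rho(f(a))=\rho(f(b)). \tag{2}$$

These are the only congruences we shall need in proving that functions on free algebras are polynomial.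

For $b\in F^n$ and a given $f$, put

$$T_b=\operatorname{supp}(b_1)\cup\dots\cup\operatorname{supp}(b_n)\cup\operatorname{supp}(f(b)). \tag{3}$$

This is a finite subset of $X$, and it contains a support of the value $f(b)$ as well as supports of the arguments.

## Sets and vector spaces by hand

**Sets.** Let $\mathcal V$ be the variety of all sets, with no operations. Then $F_{\mathcal V}(X)=X$, and congruences are arbitrary equivalence relations.

If $|X|=2$, there are only two equivalence relations and every function is compatible. The swap is neither constant nor the identity, so this free algebra is not affine complete.

If $|X|\ge3$, every compatible unary $f$ is a constant or the identity. To see this, use the equivalence whose only nontrivial block is $\{u,v\}$: for $u\ne v$, either $f(u)=f(v)$ or $\{f(u),f(v)\}=\{u,v\}$. Suppose $f(a)=c\neq a$ for some $a$. For $b\ne a,c$, the second option for the pair $a,b$ would put $c$ in $\{a,b\}$, which is false; so $f(b)=c$. For the pair $a,c$, either $f(c)=c$ or $f(c)=a$. In the latter case take a third element $b\neq a,c$: then $f(b)=c\neq a=f(c)$, so $\{c,a\}=\{b,c\}$ and $a=b$, a contradiction. Hence $f$ is constantly $c$.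

**Real vector spaces.** Congruences correspond to subspaces, so $f:V\to V$ is compatible if and only if $f(a)-f(b)\in\mathbb R(a-b)$ for all $a,b$.

On one free generator, $V=\mathbb R$ has only two congruences, so every function is compatible. But $y\mapsto y^2$ is not of the form $\lambda y+c$.

If $\dim V\ge2$, let $f:V\to V$ be compatible, and subtract a constant so that $f(0)=0$. Comparing with $0$ gives $f(a)=\lambda_a a$ for $a\ne0$. If $a,b$ are linearly independent, then $\lambda_aa-\lambda_bb=\mu(a-b)$ for some $\mu$, so $\lambda_a=\mu=\lambda_b$. If $a,b$ are nonzero and dependent, choose $c$ independent of $a$, hence of $b$, and get $\lambda_a=\lambda_c=\lambda_b$. So $f(y)=\lambda y$.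

In both examples few generators leave too few congruences, while more generators force unary functions to be polynomial. The question is what happens when nothing is known about the operations.

## One tuple of fresh generators, and Theorem 2

In a free algebra, a tuple $z=(z_1,\dots,z_n)$ of distinct generators is a generic point: it can be mapped to any $b\in F^n$. So a sensible first try is to read a polynomial off the single value $f(z)$. Write

$$f(z)=t(z_1,\dots,z_n,u_1,\dots,u_m),\qquad u_i\in X\setminus\{z_1,\dots,z_n\},$$

and let $q_z(y)=t(y,u_1,\dots,u_m)$. Given $b$, let $\rho_b$ send $z_k\mapsto b_k$ and fix all other generators. If $\rho_b$ fixes each $b_k$, then $\rho_b(z_k)=b_k=\rho_b(b_k)$, and (2) gives $\rho_b(f(z))=\rho_b(f(b))$. If $\rho_b$ also fixes $f(b)$, we conclude $f(b)=q_z(b)$. By (1), both conditions hold when no $z_k$ lies in $T_b$. For finitely many points $b$ this can always be arranged, and so the attempt already proves the following.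

**Theorem 2 (infinite generating sets).** Let $\mathcal V$ have a nontrivial member, let $X$ be infinite, and put $F=F_{\mathcal V}(X)$. A function $f:F^n\to F$ is compatible if and only if on every finite subset of $F^n$ it agrees with a polynomial function.

*Proof.* ($\Leftarrow$) Let $a_k\equiv_\theta b_k$ for all $k$. Let $q$ be a polynomial function that agrees with $f$ at $a$ and at $b$. Then $f(a)=q(a)\equiv_\theta q(b)=f(b)$.

($\Rightarrow$) Let $f$ be compatible and $B\subseteq F^n$ finite. The set $\bigcup_{b\in B}T_b$ is finite and $X$ is infinite, so we can choose distinct $z_1,\dots,z_n\in X$ outside it. Write $f(z)=t(z_1,\dots,z_n,u_1,\dots,u_m)$ with $u_i\in X\setminus\{z_1,\dots,z_n\}$. For $b\in B$ let $\rho_b$ be the endomorphism with $z_k\mapsto b_k$ that fixes all other generators. It fixes every element of $T_b$, hence by (1) it fixes each $b_k$ and $f(b)$. So $\rho_b(z_k)=b_k=\rho_b(b_k)$ for all $k$, and (2) yields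
$$f(b)=\rho_b(f(b))=\rho_b(f(z))=t(b_1,\dots,b_n,u_1,\dots,u_m).$$
The single polynomial function $q(y)=t(y,u_1,\dots,u_m)$ thus agrees with $f$ on all of $B$. $\blacksquare$

**Where this stops.** For affine completeness one polynomial must serve all $b$ at once, but every fixed $z$ meets $T_b$ for some $b$, for instance for $b=z$ itself. So one must use different tuples for different $b$ and show that $q_z=q_{z'}$. The natural test is to evaluate both at a third tuple $w$ of fresh generators: if $q_z(w)=f(w)=q_{z'}(w)$ and $w$ avoids the parameters of both polynomials, then substituting for $w$ gives $q_z=q_{z'}$ everywhere. But $q_z(w)=f(w)$ was only shown when no $z_k$ lies in $T_w$, and $T_w$ contains $\operatorname{supp}(f(w))$. We can choose $w$ as we please; we have no control over which generators occur in $f(w)$.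

A bad choice of $z$ really gives a wrong polynomial. In $\mathbb Z[X]$ let $f(y)=y\,x_1$ and take $z=x_1$. Then $f(z)=x_1^2$, written as $t(z)=z^2$, so $q_z(y)=y^2$, which is not $f$. This does not contradict the argument: if $T_b$ avoids $x_1$, then $x_1$ does not occur in $b$ or in $bx_1$, which forces $b=0$, and there the two functions agree. The tuple $z$ collided with a hidden parameter of $f$.

For countable $X$ the gap cannot be closed, as the next section shows.

## Countable generating sets: the rings $\mathbb Z[X]$

**Theorem 3 (sharpness of $\aleph_1$).** The uncountability assumption in Theorem 1 cannot be weakened. In the variety of commutative rings with $1$, where $F(X)=\mathbb Z[X]$, the algebra $F(X)$ is affine complete if and only if $X$ is uncountable.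

*Proof.* If $X$ is uncountable, $F(X)$ is affine complete by Theorem 1, whose proof below does not use Theorem 3. Now let $X$ be countable, possibly finite or empty. Then $D=\mathbb Z[X]$ is a countably infinite integral domain.

**Step 1: a function that is locally polynomial.** Enumerate $D=\{a_0,a_1,a_2,\dots\}$ without repetition and set
$$f(y)=\sum_{i\ge0}\ \prod_{j\le i}(y-a_j).$$
At $y=a_k$ every term with $i\ge k$ contains the factor $a_k-a_k=0$. So the sum is finite at each point and $f:D\to D$ is well defined.

**Step 2: $f$ is compatible.** Let $f_N(y)=\sum_{i\le N}\prod_{j\le i}(y-a_j)$, a monic polynomial of degree $N+1$. If $k\le N+1$, the terms with $i\ge N+1$ vanish at $a_k$, so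
$$f(a_k)=f_N(a_k)\qquad\text{for } k=0,1,\dots,N+1. \tag{4}$$
Given $b,c\in D$ with $b\equiv_\theta c$, choose $N$ so large that $f_N$ agrees with $f$ at both. Then $f(b)=f_N(b)\equiv_\theta f_N(c)=f(c)$.

**Step 3: $f$ is not polynomial.** Suppose $f$ were a polynomial function, given by $p\in D[y]$. Choose $N$ with $N+1>\max(\deg p,0)$. Then $f_N-p$ has degree exactly $N+1$. By (4) it vanishes at the $N+2$ distinct elements $a_0,\dots,a_{N+1}$ of the integral domain $D$. This is impossible. So $D$ is not affine complete. $\blacksquare$

For $X=\emptyset$ and the enumeration $0,1,-1,2,-2,\dots$ of $\mathbb Z$, the function is $f(y)=y+y(y-1)+y(y-1)(y+1)+\cdots$. Its first values are $f(0)=0$, $f(1)=1$, $f(-1)=-1+2=1$, $f(2)=2+2+6=10$. Divisibility holds as it must: for instance $f(2)-f(-1)=9$ is divisible by $3$, and $f(2)-f(0)=10$ by $2$.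

## Δ-systems of finite sets

What is missing is control over the generators that occur in $f(z)$, as $z$ runs through many generic tuples. Uncountably many tuples give that control, by the following classical lemma.

**Δ-system lemma.** Every uncountable family of finite sets has an uncountable subfamily any two distinct members of which have the same intersection.

The reference is Jech, *Set Theory*, Theorem 9.18. Such a subfamily is called a Δ-system, and the common intersection is its root. For example, the sets $\{0,2k+1,2k+2\}$, $k\ge0$, form a Δ-system with root $\{0\}$. For countable families the corresponding statement fails: among the sets $\{0,1,\dots,i\}$, no three distinct ones form a Δ-system, since for $i<j<k$ the first two meet in $\{0,\dots,i\}$ and the last two in $\{0,\dots,j\}$.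

Here is a proof. A countable union of countable families is countable, so for some $r$ uncountably many members have exactly $r$ elements. We show by induction on $r$ that an uncountable family $\mathcal S$ of $r$-element sets contains an uncountable Δ-system. For $r=0$ there is only one such set, so there is nothing to prove. Let $r\ge1$. If some element $a$ lies in uncountably many members, remove $a$ from these; the resulting $(r-1)$-element sets are distinct, so there is an uncountable Δ-system among them, and we put $a$ back. Otherwise each element lies in at most countably many members. By Zorn's lemma take a maximal pairwise disjoint subfamily $\mathcal M\subseteq\mathcal S$. By maximality, and since $r\geq 1$, every member of $\mathcal S$ meets $\bigcup\mathcal M$. If $\mathcal M$ were countable, $\bigcup\mathcal M$ would be countable, and $\mathcal S$ would be a countable union of countable families, a contradiction. So $\mathcal M$ is an uncountable Δ-system with empty root.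

Here is how this gets past the obstacle. Take uncountably many disjoint tuples $z^j$, and let $T_j$ collect the generators in $z^j$ and in a support of $f(z^j)$. After thinning out, $T_j$ consists of a fixed part $R$ and a private part $D_j\supseteq\{z^j_1,\dots,z^j_n\}$, with the private parts pairwise disjoint. The root $R$ holds the true parameters of $f$. The private generators other than those in $z^j$ can be sent anywhere, say all to one element $x_0$. And any finite set $T_b$ meets only finitely many $D_j$, so for each $b$ almost every $j$ is a legitimate test tuple; this applies in particular to $b=z^k$, which was the case we could not handle.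

## Proof of Theorem 1

Let $X$ be uncountable, $F=F_{\mathcal V}(X)$, and fix the supports as above. $F$ is nontrivial since $X\subseteq F$. Let $f:F^n\to F$ be compatible, $n\ge1$. We must show that $f$ is a polynomial function.

**Step 1: choosing the test tuples.** The aim is an infinite supply of generic tuples whose values under $f$ share only a fixed finite set of generators.

Since $X$ is uncountable, we can choose an uncountable family of pairwise disjoint $n$-tuples $z^i=(z^i_1,\dots,z^i_n)$, $i\in I$, each consisting of $n$ distinct elements of $X$. Let
$$Z_i=\{z^i_1,\dots,z^i_n\},\qquad T_i=Z_i\cup\operatorname{supp}(f(z^i)).$$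
Each $T_i$ is a finite subset of $X$. Because $\operatorname{supp}(x)=\{x\}$ for generators, $T_i$ is exactly the set $T_b$ of (3) for $b=z^i$.

*Making the $T_i$ distinct.* A finite set $T$ contains only finitely many of the pairwise disjoint nonempty sets $Z_i$. Since $Z_i\subseteq T_i$, each set occurs as $T_i$ for only finitely many $i$. If only countably many sets occurred, $I$ would be a countable union of finite sets, hence countable. So uncountably many sets occur. Keep one index for each; then $I$ is still uncountable and the $T_i$ are pairwise distinct.

*Applying the lemma.* By the Δ-system lemma there are an uncountable $J\subseteq I$ and a set $R\subseteq X$ with $T_i\cap T_j=R$ for all $i\ne j$ in $J$. As a subset of some $T_i$, the set $R$ is finite.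

*Moving the tuples off the root.* Each element of $R$ lies in at most one of the disjoint sets $Z_i$. So only finitely many $j\in J$ have $Z_j\cap R\neq\emptyset$. Delete them; $J$ remains uncountable.

Put $D_j=T_j\setminus R$ for $j\in J$. Then
$$Z_j\subseteq D_j,\qquad D_j\cap R=\emptyset,\qquad D_j\cap T_k=\emptyset\ \text{ for } j\ne k \text{ in } J. \tag{5}$$
The first holds because $Z_j\subseteq T_j$ and $Z_j\cap R=\emptyset$. The third holds because $D_j\cap T_k\subseteq T_j\cap T_k=R$, while $D_j$ is disjoint from $R$. Since $D_k\subseteq T_k$, the sets $D_j$ are pairwise disjoint.

**Step 2: the candidate polynomials.** The aim is to read from each $f(z^j)$ a polynomial $p_j$ whose parameters lie in one finite set independent of $j$.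

Fix $x_0\in X$. The set $T_j$ is the disjoint union of $Z_j$, $D_j\setminus Z_j$ and $R$, and it contains $\operatorname{supp}(f(z^j))$. So, allowing variables that do not actually occur, we can write
$$f(z^j)=t_j\bigl(z^j_1,\dots,z^j_n,\,d_1,\dots,d_m,\,r_1,\dots,r_l\bigr), \tag{6}$$
where $t_j$ is a term operation, $\{d_1,\dots,d_m\}=D_j\setminus Z_j$ (so $m$ and the $d$'s depend on $j$) and $\{r_1,\dots,r_l\}=R$. Define
$$p_j(y_1,\dots,y_n)=t_j(y_1,\dots,y_n,\,x_0,\dots,x_0,\,r_1,\dots,r_l).$$
This is a polynomial function of $F$ with parameters in $R\cup\{x_0\}$.

**Step 3: where $f$ and $p_j$ agree.** The aim is to show that $p_j$ computes $f$ at every $b$ that does not interfere with the private part $D_j$.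

**Claim A.** Let $b\in F^n$, let $T_b$ be as in (3), and let $j\in J$ satisfy $D_j\cap T_b=\emptyset$. Then $f(b)=p_j(b)$.

*Proof.* Let $\rho$ be the endomorphism of $F$ given on generators by
$$\rho(z^j_k)=b_k\ (k\le n),\qquad \rho(d)=x_0\ \text{ for } d\in D_j\setminus Z_j,\qquad \rho(x)=x\ \text{ for } x\in X\setminus D_j.$$
This is well defined because the $z^j_k$ are distinct and $Z_j\subseteq D_j$. (It does not matter whether $x_0\in D_j$, as we only use the values just listed.) Since $D_j\cap T_b=\emptyset$, $\rho$ fixes every element of $T_b$, so by (1) it fixes $b_1,\dots,b_n$ and $f(b)$. Therefore $\rho(z^j_k)=b_k=\rho(b_k)$ for all $k$, and (2) gives $\rho(f(z^j))=\rho(f(b))$. Now apply $\rho$ to (6), recalling that $\rho$ fixes $R$ pointwise because $R\cap D_j=\emptyset$: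
$$f(b)=\rho(f(b))=\rho(f(z^j))=t_j(b_1,\dots,b_n,x_0,\dots,x_0,r_1,\dots,r_l)=p_j(b).\qquad\blacksquare$$

**Step 4: all $p_j$ are the same function.** The aim is to remove the dependence on $j$. This is the comparison at a third generic tuple that failed before; now it works.

**Claim B.** $p_i=p_j$ as functions on $F^n$, for all $i,j\in J$.

*Proof.* The set $J$ is infinite, and $x_0$ lies in at most one of the disjoint sets $Z_k$. So we can choose $k\in J\setminus\{i,j\}$ with $x_0\notin Z_k$. Take $b=z^k$. Then $T_b=T_k$, and by (5) $D_i\cap T_k=\emptyset=D_j\cap T_k$. Claim A, used for $i$ and for $j$, gives
$$p_i(z^k)=f(z^k)=p_j(z^k). \tag{7}$$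
The entries of $z^k$ are distinct free generators, and none of them lies in $R\cup\{x_0\}$: we have $Z_k\cap R=\emptyset$ by (5), and $x_0\notin Z_k$ by choice. Let $b\in F^n$ now be arbitrary. Let $\sigma$ be the endomorphism with $\sigma(z^k_m)=b_m$ for $m\le n$ that fixes all other elements of $X$. It fixes all parameters of $p_i$ and of $p_j$. Hence $\sigma(p_i(z^k))=p_i(b)$ and $\sigma(p_j(z^k))=p_j(b)$, and applying $\sigma$ to (7) gives $p_i(b)=p_j(b)$. $\blacksquare$

**Step 5: one polynomial for all points.** The aim is to combine the two claims.

Let $p$ be the common value of the $p_j$. Let $b\in F^n$. The set $T_b$ is finite and the $D_j$ are pairwise disjoint, so each element of $T_b$ lies in at most one $D_j$. Hence $D_j\cap T_b=\emptyset$ for all but finitely many $j\in J$. Pick such a $j$. By Claim A, $f(b)=p_j(b)=p(b)$. So $f=p$ is a polynomial function, and $F$ is affine complete. This completes the proof of Theorem 1. $\blacksquare$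

**Remark.** Uncountability of $X$ was used only in Step 1. Steps 2 to 5 need only an infinite set $J$ and a finite set $R$ with the properties (5), where $T_j=R\cup D_j$ and the tuples $z^j$ are pairwise disjoint. So for the non-polynomial compatible function of Theorem 3, with $X$ countably infinite and with any choice of supports in which $\operatorname{supp}(x)=\{x\}$ for $x \in X$, no infinite family of generators $z^j$ with such sets exists: every infinite family of generators is entangled through its values under $f$.

## Every nontrivial algebra is a retract of an affine complete one

Recall that $A$ is a *retract* of $B$ if there are homomorphisms $\iota:A\to B$ and $\pi:B\to A$ with $\pi\circ\iota=\mathrm{id}_A$. Then $\iota$ is injective and $\pi$ is surjective, so up to isomorphism $A$ is both a subalgebra and a homomorphic image of $B$.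

For $A\in\mathcal V$, the *$\mathcal V$-free extension* $A[X]$ of $A$ by $X$ is the algebra of $\mathcal V$ with a homomorphism $\iota:A\to A[X]$ and a map $X\to A[X]$ such that, for every $B\in\mathcal V$, every homomorphism $h:A\to B$ and every map $X\to B$ come from exactly one homomorphism $A[X]\to B$. For commutative rings with $1$ this is the usual polynomial ring over $A$ in the variables $X$.

**Theorem 4 (embedding and covering).** Let $\mathcal V$ be any variety and $A\in\mathcal V$ nontrivial. Then $A$ is a retract (hence both a subalgebra and a homomorphic image, up to isomorphism) of an affine complete algebra in $\mathcal V$. More precisely, the $\mathcal V$-free extension $A[X]$ of $A$ by any uncountable set $X$ is affine complete.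

*Proof.* **Step 1: naming the elements of $A$.** The aim is to make $A[X]$ a free algebra, in a different variety. Let $L$ be the language of $\mathcal V$, and add a new constant symbol $c_a$ for each $a\in A$. Let $\mathcal V_A$ be the class of algebras in the expanded language that satisfy the identities of $\mathcal V$ and all identities
$$g(c_{a_1},\dots,c_{a_r})\approx c_{g^A(a_1,\dots,a_r)}\qquad (g\in L \text{ of arity } r\geq 0,\ a_1,\dots,a_r\in A). \tag{8}$$
This is a variety, and it has a nontrivial member, namely $A$ with each $c_a$ interpreted as $a$. Theorem 1 allows any set of operation symbols, so $F_{\mathcal V_A}(X)$ is affine complete for uncountable $X$.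

**Step 2: forgetting the names.** The aim is to return to the language $L$. Let $A[X]$ be the $L$-reduct of $F_{\mathcal V_A}(X)$; it lies in $\mathcal V$. Every equivalence relation preserves constants, so the reduct has the same congruences and therefore the same compatible functions. A term in the expanded language is an $L$-term in which some variables have been replaced by symbols $c_a$, and these denote fixed elements; so the reduct also has the same polynomial functions. Hence $A[X]$ is affine complete.

**Step 3: it is the free extension.** Let $\iota:A\to A[X]$ send $a$ to the element named by $c_a$. By (8), $\iota$ is an $L$-homomorphism. Let $B\in\mathcal V$, and let a homomorphism $h:A\to B$ and a map $X\to B$ be given. Interpreting $c_a$ in $B$ as $h(a)$ makes $B$ a member of $\mathcal V_A$, because $h$ is a homomorphism. The homomorphisms $F_{\mathcal V_A}(X)\to B$ of $\mathcal V_A$ are exactly the $L$-homomorphisms $\varphi:A[X]\to B$ with $\varphi\circ\iota=h$, and exactly one of them extends the given map on $X$. This is the universal property.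

**Step 4: the retraction.** Fix $a_0\in A$. Let $\pi:F_{\mathcal V_A}(X)\to A$ be the homomorphism of $\mathcal V_A$ that sends all of $X$ to $a_0$, where $c_a$ is interpreted in $A$ as $a$. It preserves the constants, so $\pi(\iota(a))=a$ for all $a\in A$. As an $L$-homomorphism $A[X]\to A$ it satisfies $\pi\circ\iota=\mathrm{id}_A$, so $A$ is a retract of $A[X]$. $\blacksquare$

For example, the ring $\mathbb Z$ is not affine complete, by Theorem 3 with $X=\emptyset$. But for uncountable $X$ it is a retract of the affine complete ring $\mathbb Z[X]$, through the inclusion $\mathbb Z\to\mathbb Z[X]$ and the homomorphism that sends every variable to $0$.
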